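# A knot group that is not an amalgam of two free groups

## 1. Two knotted annuli plumbed along a square

Everything is piecewise linear, and $S^3$ is oriented.

Let $A\subset S^3$ be an annulus. Its core is a knot, and its **framing** is the integer $\mathrm{lk}(\text{core},\text{push-off of the core along }A)$. For example, a flat annulus around a round planar circle has framing $0$, and inserting a full twist changes the framing by $\pm1$. For every knot $J$ and every $\tau\in\mathbb Z$ there is an annulus with core of type $J$ and framing $\tau$.

Fix knots $J_1,J_2$ and integers $\tau_1,\tau_2$. We place an annulus $A_i$ with core $J_i$ and framing $\tau_i$ in one half of $S^3$ each, so that the two annuli share exactly one square and cross each other there. Precisely, let $S^3=B_1\cup B_2$ be a union of two balls with $\Sigma=\partial B_1=\partial B_2$, and let $\eta>0$ be small. Take an orientation-preserving chart $(u,v,h)$ on an open set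
$$U=(-3\eta,1+3\eta)^2\times(-3\eta,3\eta),$$
with $\Sigma\cap U=\{h=0\}$, $B_1\cap U=\{h\ge0\}$, $B_2\cap U=\{h\le 0\}$, and put $Q=[0,1]^2\times 0$. We require $A_i\subset B_i$, $A_i\cap\Sigma=Q$, $A_i=Q\cup b_i$ with $b_i$ a band, and
$$A_1\cap U=Q\cup\{0,1\}\times[0,1]\times[0,3\eta),\qquad A_2\cap U=Q\cup[0,1]\times\{0,1\}\times(-3\eta,0].$$
So $A_1$ has floor $Q$ and two walls going up at $u=0$ and $u=1$, while $A_2$ has ceiling $Q$ and two walls going down at $v=0$ and $v=1$.

**Existence.** Isotope an annulus with core $J_1$ and framing $\tau_1$ so that, in a chart slightly larger than $U$, it is given by the first formula. Remove the interior of the box $[-3\eta,1+3\eta]^2\times[-3\eta,0]$. What remains is a ball that contains the annulus and meets it on its boundary exactly in $Q$. Do the same for $J_2$ with the second formula and the box $[-3\eta,1+3\eta]^2\times[0,3\eta]$. Both boundary spheres contain the face $[-3\eta,1+3\eta]^2\times0$. Glue the two balls by an orientation-reversing homeomorphism of the boundary spheres that extends the identity of this face. The result is $S^3$. Capping $(B_i,A_i)$ off by a ball returns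 the annulus we began with, so the knot type of the core and the framing are preserved.

Now put
$$F=A_1\cup A_2,\qquad K=K(J_1,\tau_1;J_2,\tau_2)=\partial F.$$
The surface $F$ is the square $Q$ with the band $b_1$ attached along the sides $u=0,1$ and $b_2$ attached along the sides $v=0,1$. Both $A_i$ are annuli, so an orientation of $Q$ extends over both bands; hence $F$ is orientable with $\chi(F)=-1$. Its boundary runs $(0,0)\to(1,0)$ along an edge of $b_1$, then $(1,0)\to(1,1)$ along $b_2$, then $(1,1)\to(0,1)$ along $b_1$, then $(0,1)\to(0,0)$ along $b_2$, so it is connected. Thus $F$ is a torus with one boundary circle, and $K$ is a knot of genus at most one. This way of joining $A_1$ and $A_2$ is called **plumbing**.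

Here is what the knot is for. Its group $G=\pi_1(S^3\setminus K)$ will turn out to contain $G_1*G_2$, where $G_i$ is the group of $J_i$, together with one more generator $t$, and all the relations involving $t$ are
$$t^{-1}\ell_1t=m_2\ell_1,\qquad t^{-1}(m_1\ell_2)t=\ell_2 ,$$
where $m_i$ is an inverse meridian of $J_i$ and $\ell_i$ is the parallel of $J_i$ given by the framing $\tau_i$. If $J_i$ is nontrivial, $m_i$ and $\ell_i$ generate a copy of $\mathbb Z^2$. So $G$ contains two copies of $\mathbb Z^2$, each appearing in both relations. We use this to answer a question about splitting knot groups.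

## 2. Neuwirth's question and the statements

A **knot group** is $\pi_1(S^3\setminus K)$ for a tame knot $K$. A **generalized free product** of groups $A$ and $B$ is an amalgam $A*_CB$, where $C$ is identified via monomorphisms with a subgroup of $A$ and with a subgroup of $B$. We allow $C=A$ or $C=B$. The question, due to L. P. Neuwirth, is: *is every knot group a generalized free product of two free groups?* The free groups may have any rank, finite or infinite, and $C$ is arbitrary.

The simplest cases say yes. The unknot has group $\mathbb Z=\mathbb Z*_{\mathbb Z}\mathbb Z$. The torus knot $T(p,q)$ with $|p|,|q|\ge2$ coprime has group $\langle a,b\mid a^{|p|}=b^{|q|}\rangle$ (recalled in Section 5), which is $\langle a\rangle*_{\mathbb Z}\langle b\rangle$, an amalgam of two infinite cyclic groups. In general the answer is no.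

Some standing notation. For an oriented knot $J$ with group $G_J$, a peripheral subgroup $P\le G_J$ is the image of the fundamental group of the boundary torus of a tubular neighborhood. It is generated by two commuting elements: the meridian $\hat m$, with $\mathrm{lk}(\hat m,J)=+1$, and the longitude $\lambda$, parallel to $J$ with $\mathrm{lk}(\lambda,J)=0$. The abelianization of $G_J$ is $\mathbb Z$ by linking number with $J$, so $\lambda\in[G_J,G_J]$. If $J$ is nontrivial, then $P\cong\mathbb Z^2$ by Dehn's lemma and the loop theorem.

From now on $J_1,J_2$ are nontrivial, except where we say otherwise. The subgroups $P_1,P_2\cong\mathbb Z^2$ of $G$ in the next statement are the peripheral subgroups $P_i=\langle m_i,\ell_i\rangle$ of $G_i\le G$, constructed in Section 6.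

**Theorem A.** Let $J_i=T(p_i,q_i)$ be nontrivial torus knots ($|p_i|,|q_i|\ge2$, coprime). Suppose
$$\tau_1\ge\max(0,p_1q_1),\qquad \tau_2\le\min(0,p_2q_2),$$
with at least one inequality strict, or the same with the indices $1,2$ exchanged. Then for every action of $G$ on a tree without inversions, $P_1$ or $P_2$ fixes a vertex. Hence in any decomposition of $G$ as the fundamental group of a graph of groups, some vertex group contains $\mathbb Z^2$. In particular $G$ is not of the form $A*_CB$ with $A,B$ free.

For example, take $J_1=T(2,-3)$, the left-handed trefoil, $\tau_1=1$, and $J_2=T(2,3)$, the right-handed trefoil, $\tau_2=-1$. Then $1>\max(0,-6)$ and $-1<\min(0,6)$. So the answer to Neuwirth's question is no. Taking $\tau_1=n\ge1$ instead gives infinitely many different examples, as the Alexander polynomial in Section 6 shows.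

**Corollary B.** Let $K$ be as in Theorem A and let $K'$ be a satellite with companion $K$ (e.g. a cable of $K$, or $K\#K''$ with $K''$ nontrivial). Then the group of $K'$ is not a generalized free product of two free groups.

**Theorem C.** If $J_1,J_2$ are nontrivial fibered knots and $\tau_1=\tau_2=\pm1$, then the group of $K(J_1,\tau_1;J_2,\tau_2)$ is a generalized free product $A*_CB$ of free groups, with $|A:C|=2$, $|B:C|=3$.

So with $J_1$ the left and $J_2$ the right trefoil, the framings $(1,-1)$ give a counterexample and $(1,1)$ do not. Signs must therefore enter the proof, and we shall keep careful track of them.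

## 3. Translation lengths on trees

Let a group act on a tree $T$ without inversions (no element swaps the ends of an edge). In such groups $gh$ acts by $h$ first. We recall the textbook facts we need.

Each element $g$ is either **elliptic**, meaning that it fixes a vertex, and then we put $|g|=0$; or **hyperbolic**, meaning that it has a unique invariant line $L_g$, its axis, along which it translates by an integer $|g|>0$. The number $|g|$ is invariant under conjugation, and $L_{kgk^{-1}}=kL_g$. For instance, if $\mathbb Z$ acts on the line with vertex set $\mathbb Z$ by translations, then $|n|$ is the absolute value.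

**Fact 1.** Suppose $w\neq fw$ and the path $[w,fw]\cup[fw,f^2w]$ has no backtracking at $fw$. Then $f$ is hyperbolic and $|f|=d(w,fw)$.

To see this, note that the junction of $f^{n-1}[w,fw]$ and $f^{n}[w,fw]$ is the image of the junction at $fw$ under $f^{n-1}$. So the union of all $f^n[w,fw]$ is a bi-infinite path without backtracking. In a tree such a path is a geodesic line, and $f$ shifts it by $d(w,fw)>0$. In particular $d(w,f^nw)=|n|\,d(w,fw)$ is unbounded, so $f$ is not elliptic, and this line is its axis.

**Fact 2 (Bass–Serre).** If $G$ is the fundamental group of a graph of groups, then $G$ acts without inversions on a tree whose vertex and edge stabilizers are the conjugates of the vertex and edge groups. For $A*_CB$ the vertices are the cosets $gA$ and $gB$, and the edge $gC$ joins $gA$ to $gB$. For an HNN extension $\langle H,t\mid t^{-1}ut=\varphi(u),\,u\in V\rangle$, where $\varphi$ is an isomorphism between subgroups $V$ and $\varphi(V)$ of $H$, the base $H$ embeds, the vertices are the cosets $gH$, and the edge $gV$ joins $gH$ to $gtH$. Conversely, if $G$ acts without inversions with quotient a single edge, then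 $G=A*_CB$, with $A,B$ the stabilizers of the two ends of an edge and $C$ the stabilizer of that edge.

**Fact 3 (Bass–Serre).** A group that acts on a tree without inversions, with trivial edge stabilizers and free vertex stabilizers, is free. Indeed it is the free product of some of the vertex stabilizers and a free group.

## 4. One copy of $\mathbb Z^2$ on a tree

A subgroup of a free group is free, and an abelian free group is trivial or $\mathbb Z$. So $\mathbb Z^2$ does not embed in a free group. If $G=A*_CB$ with $A,B$ free, then a subgroup $\mathbb Z^2$ of $G$ fixes no vertex of the Bass–Serre tree. The first thing to try is to derive a contradiction from this alone, using the peripheral $\mathbb Z^2$ that every nontrivial knot group has. The next lemma describes such actions.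

**Lemma 1.** If $P\cong\mathbb Z^2$ acts on $T$ without inversions and without fixed vertex, there are a line $L$ and a nonzero homomorphism $\theta:P\to\mathbb Z$ such that every $g\in P$ acts on $L$ as translation by $\theta(g)$. Elements of $\ker\theta$ fix $L$ pointwise; elements outside $\ker\theta$ are hyperbolic with axis $L$.

*Proof.* Let $g,h$ generate $P$. Suppose both are elliptic. Since $h$ commutes with $g$, it preserves the subtree $\mathrm{Fix}(g)$. Let $v$ be a vertex fixed by $h$ and let $\pi(v)$ be the vertex of $\mathrm{Fix}(g)$ nearest to $v$. Then $h\pi(v)=\pi(hv)=\pi(v)$, so $\pi(v)$ is fixed by $g$ and $h$, hence by $P$, a contradiction. So some $g_0\in P$ is hyperbolic. Let $L$ be its axis. For $k\in P$ we have $kL=L_{kg_0k^{-1}}=L_{g_0}=L$, so $P$ preserves $L$. If $k$ reversed $L$, then $kg_0k^{-1}$ would translate $L$ in the direction opposite to $g_0$; but $kg_0k^{-1}=g_0$. So $P$ acts on $L$ by translations. Orient $L$ and let $\theta(g)$ be the signed translation distance; then $\theta$ is a homomorphism and $\theta(g_0)\ne0$. The last sentence follows. $\square$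

The approach stops exactly here, because such actions do occur. Take $G_J=\langle a\rangle*_{\mathbb Z}\langle b\rangle$, the group of a torus knot. Its peripheral subgroup $P\cong\mathbb Z^2$ fixes no vertex of the Bass–Serre tree, since vertex stabilizers are cyclic. So $P$ slides along a line, $\ker\theta$ is infinite cyclic and fixes edges, and this is consistent because $\ker\theta$ lies in a conjugate of $C\cong\mathbb Z$. A single $\mathbb Z^2$ yields no contradiction.

What one can hope for is a group with two copies of $\mathbb Z^2$, with lines $L_1$ and $L_2$, whose relations restrict how the two copies translate. This requires knowing which homomorphisms $\theta$ can occur. For torus knots we can say exactly that.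

## 5. The two possible slopes for a torus knot

Let $V\subset S^3$ be a standard solid torus, $W$ the closure of its complement, $S=\partial V$. Let $J=T(p,q)$ lie on $S$ in the class of $p$ longitudes of $V$ plus $q$ meridians of $V$, where the longitude bounds in $W$ and the meridian has linking number $+1$ with the core of $V$. With this convention $T(2,3)$ is the right-handed and $T(2,-3)$ the left-handed trefoil.

We recall the group. The space $S^3\setminus J$ is the union of $V\setminus J$ and $W\setminus J$, which meet in the open annulus $S\setminus J$. Both parts have infinite cyclic fundamental groups, generated by the cores $a$ of $V$ and $b$ of $W$. The annulus has as core a parallel copy $J'$ of $J$, which runs $|p|$ times around $V$ and $|q|$ times around $W$. After choosing the signs of $a,b$, van Kampen gives $G_J=\langle a,b\mid a^{|p|}=b^{|q|}\rangle$. The element $z=a^{|p|}=b^{|q|}$ commutes with $a$ and $b$, so it is central, and $J'$ is freely homotopic to $z^{\pm1}$.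

Next, $\mathrm{lk}(J',J)=pq$. Push $J'$ into the interior of $V$. There it is homologous, away from $J$, to $p$ times the core of $V$. The core has linking number $0$ with a longitude and $1$ with a meridian of $V$, so its linking number with $J$ is $q$. On the boundary torus of a neighborhood of $J$, the curve $J'$ is parallel to $J$ with linking number $pq$, so it represents $\lambda\hat m^{pq}$. Hence $\lambda\hat m^{pq}$ is conjugate in $G_J$ to $z^{\pm1}$. As $z$ is central,
$$\lambda\hat m^{pq}=z^{\pm1},\qquad\text{in particular } z\in P.\tag{1}$$

**Lemma 2.** Let $J=T(p,q)$ be a nontrivial torus knot, and let $G_J$ act on $T$ without inversions so that its peripheral subgroup $P$ fixes no vertex. With $\theta,L$ from Lemma 1, there is $r\in\{0,pq\}$ with $\theta(\lambda\hat m^r)=0$; moreover $\theta(\hat m)\ne0$.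

*Proof.* Suppose $z$ is hyperbolic. Since $z\in P$, its axis is $L$ by Lemma 1. Since $z$ is central, every $k\in G_J$ satisfies $kL=L_{kzk^{-1}}=L$, and $k$ does not reverse $L$, as it would otherwise conjugate $z$ to a translation in the opposite direction. So all of $G_J$ acts on $L$ by translations, and $\theta$ extends to a homomorphism $G_J\to\mathbb Z$. It vanishes on $\lambda\in[G_J,G_J]$. Take $r=0$.

Suppose $z$ is elliptic. Then $\theta(z)=0$ by Lemma 1, and (1) gives $\theta(\lambda\hat m^{pq})=0$. Take $r=pq$.

Finally, $P=\langle\lambda\hat m^r,\hat m\rangle$ and $\theta\neq0$, so $\theta(\hat m)\ne0$. $\square$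

Both values occur. Let $G_J$ act on a line through its abelianization, with $\hat m\mapsto 1$: then $\theta(\lambda)=0$ and $r=0$. On the Bass–Serre tree of $\langle a\rangle*_{\mathbb Z}\langle b\rangle$ the edge stabilizers are the conjugates of $\langle z\rangle$, all equal to $\langle z\rangle$, so $z$ acts trivially and $r=pq$.

## 6. The group of the plumbed knot

This section computes $G=\pi_1(S^3\setminus K)$ by cutting $S^3\setminus K$ along $F$. Paths are composed from left to right, and $\bar\alpha$ is the reverse of $\alpha$.

Orient the core $x$ of $A_1$ so that it crosses $Q$ in direction $+u$; it leaves $Q$ at $u=1$ and returns through $b_1$ to $u=0$. Orient the core $y$ of $A_2$ so that it crosses $Q$ in direction $+v$. Let the $+$ side of $F$ at $Q$ be $h>0$. Following the walls, we find: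

* the $+$ sides of the walls $u=0,1$ of $A_1$ face the region $0<u<1$ above $Q$, and their $-$ sides are $u<0$, respectively $u>1$;
* the $-$ sides of the walls $v=0,1$ of $A_2$ face the region $0<v<1$ below $Q$, and their $+$ sides are $v<0$, respectively $v>1$.

**Step 1: the complement of $F$.** The purpose is to find the base group. Let $D=\Sigma\setminus Q$, an open disc, and $X_i=B_i\setminus A_i$. Since $D$ is simply connected, a path in $X_i$ with endpoints in $D$ defines an element of $G_i:=\pi_1(X_i,D)$, and moving its endpoints inside $D$ does not change the element. The $X_i$ are $3$-manifolds with boundary $D$, so $D$ is collared in each, and $S^3\setminus F=X_1\cup_DX_2$. Van Kampen gives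
$$\pi_1(S^3\setminus F,D)=G_1*G_2 .$$
Also $S^3\setminus A_1=X_1\cup_D(B_2\setminus Q)$. A ball minus a closed disc in its boundary is contractible, so $G_1=\pi_1(S^3\setminus A_1)$, which is the group of $J_1$ because $A_1$ thickens to a tubular neighborhood of its core. Likewise $G_2$ is the group of $J_2$.

**Step 2: four elements.** We name the elements that will appear in the relations. Let

* $m_1\in G_1$ be the path $(\tfrac12,-\eta,0)\to(\tfrac12,-\eta,\eta)\to(\tfrac12,1+\eta,\eta)\to(\tfrac12,1+\eta,0)$, passing over $Q$;
* $m_2\in G_2$ be the path $(-\eta,\tfrac12,0)\to(-\eta,\tfrac12,-\eta)\to(1+\eta,\tfrac12,-\eta)\to(1+\eta,\tfrac12,0)$, passing under $Q$.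

The first avoids the walls of $A_1$ since $u=\tfrac12$, the second avoids those of $A_2$ since $v=\tfrac12$. Next, enlarge $A_1$ inside $B_1$ by a thin collar along its edge containing $[0,1]\times0\times0$, given in $U$ by
$$[0,1]\times[-2\eta,0]\times0\ \cup\ \{0,1\}\times[-2\eta,0]\times[0,3\eta).$$
Let $c_1$ be the curve in this collar parallel to $x$ that contains the points $(u,-\eta,0)$, $0\le u\le1$, and put $\ell_1=[c_1]\in G_1$. Similarly enlarge $A_2$ inside $B_2$ by a collar along its edge containing $0\times[0,1]\times0$. Let $c_2$ be the curve in it parallel to $y$ through the points $(-\eta,v,0)$, $0\le v\le1$, and put $\ell_2=[c_2]\in G_2$.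

**Step 3: peripheral position and signs.** We now show that $m_i,\ell_i$ generate a peripheral subgroup, and determine the signs. In $S^3\setminus A_1$ close the path $m_1$ by
$$(\tfrac12,1+\eta,0)\to(\tfrac12,1+\eta,-\eta)\to(\tfrac12,-\eta,-\eta)\to(\tfrac12,-\eta,0),$$
below $Q$. This closing path lies in the simply connected set $B_2\setminus Q$, so it is homotopic relative to its endpoints into $D$, and the closed loop represents $m_1$. The loop is the boundary of the rectangle $u=\tfrac12$, $-\eta\le v\le1+\eta$, $-\eta\le h\le\eta$. So it and $c_1$ both lie on the boundary torus of a regular neighborhood of $A_1$, and they meet transversely in the single point $(\tfrac12,-\eta,0)$. Hence $m_1,\ell_1$ commute and generate a peripheral subgroup $P_1$ of $G_1$. Since $c_1$ is parallel to $x$ and $\mathrm{lk}(c_1,x)=\tau_1$, we have $\ell_1=\lambda_1\hat m_1^{\tau_1}$.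

Sign of $m_1$: the chart $(u,v,h)$ is positively oriented, so a positive meridian of a curve in direction $+u$ turns from $+v$ to $+h$. At its top point it therefore moves in direction $-v$. The loop of $m_1$ moves in direction $+v$ at the top. So $\mathrm{lk}(m_1,x)=-1$ and $m_1=\hat m_1^{-1}$.

Sign of $m_2$: close $m_2$ above $Q$ in the same way. The order $(v,h,u)$ is a cyclic permutation of $(u,v,h)$, so a positive meridian of a curve in direction $+v$ turns from $+h$ to $+u$. At its bottom point it then moves in direction $-u$. The loop of $m_2$ moves in direction $+u$ at the bottom. So $\mathrm{lk}(m_2,y)=-1$ and $m_2=\hat m_2^{-1}$. The argument for $\ell_2$ is the one for $\ell_1$. Altogether, for $i=1,2$,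
$$m_i=\hat m_i^{-1},\qquad \ell_i=\lambda_im_i^{-\tau_i},\qquad P_i=\langle m_i\rangle\times\langle\ell_i\rangle\cong\mathbb Z^2,\tag{2}$$
the last part because $J_i$ is nontrivial.

**Step 4: the presentation before computation.** We reglue along $F$. Let $p=(\tfrac12,\tfrac12,0)$ and $p^\pm=(\tfrac12,\tfrac12,\pm\eta)$. Let
$$\alpha_+:\ p^+\to(\tfrac12,-\eta,\eta)\to(\tfrac12,-\eta,0)\quad\text{in }X_1,\qquad \alpha_-:\ p^-\to(-\eta,\tfrac12,-\eta)\to(-\eta,\tfrac12,0)\quad\text{in }X_2 .$$
The group $\pi_1(F,p)$ is free on $x_p,y_p$: the loop $x_p$ runs along $v=\tfrac12$ in direction $+u$ and back through $b_1$, and $y_p$ runs along $u=\tfrac12$ in direction $+v$ and back through $b_2$. For $\gamma\in\pi_1(F,p)$ let $\gamma^\pm$ be its push-offs to the two sides, based at $p^\pm$, and put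
$$i_\pm(\gamma)=[\bar\alpha_\pm\gamma^\pm\alpha_\pm]\in G_1*G_2 .$$
Let $\kappa$ be the straight path from $p^+$ to $p^-$ and $t=[\bar\alpha_+\kappa\alpha_-]\in G$. Since $\bar\kappa\gamma^+\kappa\simeq\gamma^-$ in $S^3\setminus K$,
$$t^{-1}i_+(\gamma)t=[\bar\alpha_-\bar\kappa\,\alpha_+\bar\alpha_+\,\gamma^+\,\alpha_+\bar\alpha_+\,\kappa\alpha_-]=[\bar\alpha_-\gamma^-\alpha_-]=i_-(\gamma).$$
Van Kampen, applied to cutting $S^3\setminus K$ along the bicollared surface $F\setminus K$, says that these are all the relations:
$$G=\langle G_1*G_2,\ t\mid t^{-1}i_+(\gamma)t=i_-(\gamma),\ \gamma\in\pi_1(F,p)\rangle .$$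
It suffices to impose them for $\gamma=x_p,y_p$.

**Step 5: the four push-offs.** This step identifies $i_\pm(x_p)$ and $i_\pm(y_p)$. Near $A_1$ and its collar use coordinates (position along $x$; width $v\in[-2\eta,1]$; normal coordinate $n\in[-\eta,\eta]$, positive on the $+$ side). Then $A_1=\{n=0,\,v\ge0\}$ and $c_1=\{n=0,\,v=-\eta\}$. Over $Q$ we have $n=h$; at the wall $u=1$ we have $n=1-u$, and at the wall $u=0$ we have $n=u$. For $A_2$ and its collar use likewise the width $u\in[-2\eta,1]$ and a normal coordinate $n$; over $Q$ again $n=h$, at the wall $v=1$ we have $n=v-1$, and at $v=0$ we have $n=-v$.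

*$i_+(x_p)=\ell_1$.* The loop $x_p^+$ is at $(v,n)=(\tfrac12,\eta)$. It runs at height $\eta$ over $Q$ and then along the inner side of the walls, so it lies in $X_1$. Move it to $(v,n)=(-\eta,\eta)$ and then to $(-\eta,0)$. As long as $v\ge0$ we have $n=\eta$, so the homotopy avoids $A_1$; it stays in $B_1$, since over $Q$ and its collar it has $h=n\ge0$. The base point runs along $\alpha_+$, and the loop ends as $c_1$.

*$i_-(y_p)=\ell_2$.* The loop $y_p^-$ is at $(u,n)=(\tfrac12,-\eta)$. It runs at height $-\eta$ under $Q$ and along the inner side of the walls of $A_2$, so it lies in $X_2$. Move it to $(-\eta,-\eta)$ and then to $(-\eta,0)$ inside $X_2$. The base point runs along $\alpha_-$, and the loop ends as $c_2$.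

*$i_-(x_p)=m_2\ell_1$.* The loop $x_p^-$ is at $(v,n)=(\tfrac12,-\eta)$, so it runs under $Q$ and then along the outer sides of the walls of $A_1$, crossing $\Sigma$ twice. The loop $\bar\alpha_-x_p^-\alpha_-$ starts at $(-\eta,\tfrac12,0)$, goes down, runs under $Q$ to $(1+\eta,\tfrac12,-\eta)$, and goes up to $(1+\eta,\tfrac12,0)\in D$. This part is exactly the path $m_2$. Then it follows the $-$ side of $b_1$ in $X_1$ from $(1+\eta,\tfrac12,0)$ to $(-\eta,\tfrac12,0)$; call this path $w_1$. Finally it goes down and to $p^-$, and returns along the same path to $(-\eta,\tfrac12,0)$, a backtracking. It remains to see $[w_1]=\ell_1$. Move $w_1$ in $X_1$ from $(v,n)=(\tfrac12,-\eta)$ to $(-\eta,-\eta)$ and then to $(-\eta,0)$. Its endpoints stay in $D$: they move along $(1+\eta,s,0)$, respectively $(-\eta,s,0)$, with $s$ going from $\tfrac12$ to $-\eta$, and then to $(1,-\eta,0)$, respectively $(0,-\eta,0)$. The path becomes the part of $c_1$ along $b_1$, and the rest of $c_1$ lies in $D$. So $[w_1]=\ell_1$.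

*$i_+(y_p)=m_1\ell_2$.* The loop $y_p^+$ is at $(u,n)=(\tfrac12,\eta)$, so it runs over $Q$ and along the outer sides of the walls of $A_2$. The loop $\bar\alpha_+y_p^+\alpha_+$ starts at $(\tfrac12,-\eta,0)$ and runs over $Q$ to $(\tfrac12,1+\eta,0)\in D$; this part is exactly $m_1$. Then it follows the $+$ side of $b_2$ in $X_2$ from $(\tfrac12,1+\eta,0)$ to $(\tfrac12,-\eta,0)$; call this path $w_2$. A backtracking follows. Move $w_2$ in $X_2$ from $(u,n)=(\tfrac12,\eta)$ to $(-\eta,\eta)$ and then to $(-\eta,0)$. Its endpoints move in $D$ along $(s,1+\eta,0)$, respectively $(s,-\eta,0)$, and then to $(-\eta,1,0)$, respectively $(-\eta,0,0)$. The path becomes the part of $c_2$ along $b_2$, and the rest of $c_2$ lies in $D$. So $[w_2]=\ell_2$.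

We have proved
$$G=\big\langle G_1*G_2,\ t\ \big|\ t^{-1}\ell_1t=m_2\ell_1,\quad t^{-1}(m_1\ell_2)t=\ell_2\big\rangle.\tag{3}$$

**Step 6: (3) is an HNN extension.** This makes $G_i$ and $P_i$ subgroups of $G$. All four elements $\ell_1,\ m_1\ell_2,\ m_2\ell_1,\ \ell_2$ lie in $P_1*P_2\le G_1*G_2$. The homomorphism $P_1*P_2\to\langle\ell_1\rangle*\langle\ell_2\rangle$ that kills $m_1$ and $m_2$ has a free group of rank $2$ as target, and it sends both pairs $(\ell_1,m_1\ell_2)$ and $(m_2\ell_1,\ell_2)$ to the basis $(\ell_1,\ell_2)$. So each pair freely generates a free group of rank $2$, and (3) is an HNN extension with base $G_1*G_2$. In particular $G_1,G_2,P_1,P_2$ embed in $G$.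

**Step 7: the Alexander polynomial.** This shows that our examples are different knots. In $H_1(S^3\setminus F)=\mathbb Zm_1\oplus\mathbb Zm_2$, formula (2) gives $\ell_i=-\tau_im_i$, so
$$i_+(x)=-\tau_1m_1,\quad i_-(x)=-\tau_1m_1+m_2,\quad i_+(y)=m_1-\tau_2m_2,\quad i_-(y)=-\tau_2m_2 .$$
The homology of the infinite cyclic cover is presented by $i_+-t\,i_-$, so up to units the Alexander polynomial is
$$\det\begin{pmatrix}-\tau_1(1-t)&-t\\1&-\tau_2(1-t)\end{pmatrix}=\tau_1\tau_2(1-t)^2+t.$$
For $(\tau_1,\tau_2)=(n,-1)$, $n\ge1$, its value at $t=-1$ is $-(4n+1)$. Units change this value only by sign, so these knots are pairwise different.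

## 7. Products of hyperbolic elements that are too short

The elements $\ell_1$ and $m_2\ell_1$ are conjugate in $G$ by (3), so they have the same translation length on any tree. The next lemma turns this into geometry.

**Lemma 3.** Let $g,h$ be hyperbolic with $|gh|<|g|+|h|$. Then $L_g\cap L_h$ contains an edge, and $g,h$ translate in opposite directions along $L_g\cap L_h$.

On a line this is visible: translations by $3$ and $-1$ have product of length $2<3+1$, while translations by $3$ and $1$ have product of length $4$.

*Proof.* Suppose first that $L_g\cap L_h=\emptyset$. Let $[a,b]$ be the bridge, with $a\in L_g$, $b\in L_h$, $d=d(a,b)>0$; it meets $L_g$ only in $a$ and $L_h$ only in $b$. Consider the path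
$$h^{-1}b\to b\to a\to ga\to gb$$
along $L_h$, the bridge, $L_g$, and $g$(bridge). There is no backtracking at $b$ or $a$ by the choice of the bridge, and none at $ga$ because $g$(bridge) meets $gL_g=L_g$ only in $ga$. The path leads from $w=h^{-1}b$ to $gh\,w=gb$. Its image under $gh$ starts at $gb$ with $g[b,hb]\subset gL_h$, which meets $g$(bridge) only in $gb$. So there is no backtracking at $gb$ either. By Fact 1, $|gh|=|h|+d+|g|+d>|g|+|h|$, a contradiction.

Hence there is a vertex $a\in L_g\cap L_h$. The intersection is connected, so if it contains an edge, the directions of $g$ and $h$ either agree on all of it or are opposite on all of it. Suppose there is no common edge, or the directions agree. The path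
$$h^{-1}a\to a\to ga$$
along $L_h$ and then $L_g$ leads from $w=h^{-1}a$ to $gh\,w=ga$. Its image under $gh$ starts with $g[a,ha]$. Backtracking at $a$ would mean that the last edge of $[h^{-1}a,a]$ is the first edge of $[a,ga]$: a common edge at $a$ along which $h$ translates towards $a$ and $g$ away from $a$. Backtracking at $ga$ would mean that the last edge of $[a,ga]$ is the first edge of $g[a,ha]$. Applying $g^{-1}$, the last edge of $[g^{-1}a,a]$ is the first edge of $[a,ha]$: a common edge at $a$ along which $g$ translates towards $a$ and $h$ away from $a$. Both are excluded by the assumption. So Fact 1 gives $|gh|=|g|+|h|$, a contradiction. $\square$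

## 8. Two slopes of opposite sign cannot coexist

We prove Theorem A. Suppose $G$ acts on $T$ without inversions and neither $P_1$ nor $P_2$ fixes a vertex.

**Step 1: direction of $\ell_i$ relative to $m_i$.** We translate framings into directions of translation. Lemmas 1 and 2, applied to $G_i\le G$, give lines $L_i$, homomorphisms $\theta_i$, and $r_i\in\{0,p_iq_i\}$ with $\theta_i(\lambda_i\hat m_i^{r_i})=0$ and $\theta_i(\hat m_i)\neq0$. Put $N_i=\tau_i-r_i$. Since $m_i=\hat m_i^{-1}$,
$$\theta_i(\lambda_i)=-r_i\theta_i(\hat m_i)=r_i\theta_i(m_i).$$
With $\ell_i=\lambda_im_i^{-\tau_i}$ from (2) this gives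
$$\theta_i(m_i)\ne0,\qquad \theta_i(\ell_i)=(r_i-\tau_i)\theta_i(m_i)=-N_i\,\theta_i(m_i).\tag{4}$$
So $m_i$ is hyperbolic with axis $L_i$. If $N_i\ne0$, then $\ell_i$ is hyperbolic with axis $L_i$; it translates in the direction of $m_i$ if $N_i<0$ and in the opposite direction if $N_i>0$. If $N_i=0$, then $\ell_i$ fixes $L_i$ pointwise.

**Step 2: the hypothesis fixes the signs.** If $\tau_1\ge\max(0,p_1q_1)$ and $\tau_2\le\min(0,p_2q_2)$, then $N_1\ge0\ge N_2$ whichever values $r_i$ take, and if one of the inequalities is strict, the corresponding $N_i$ is not zero. With the indices exchanged, $N_2\ge0\ge N_1$. So in all cases $N_1,N_2$ do not have the same nonzero sign, and they are not both zero. In the trefoil example $N_1\in\{1,7\}$ and $N_2\in\{-1,-7\}$.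

**Step 3: the relations as length equations.** Conjugate elements have equal length, so (3) gives
$$|m_2\ell_1|=|\ell_1|,\qquad |m_1\ell_2|=|\ell_2|.\tag{5}$$

**Step 4: the case $N_1N_2\ne0$.** All of $m_1,\ell_1,m_2,\ell_2$ are hyperbolic, so (5) gives $|m_2\ell_1|<|m_2|+|\ell_1|$ and $|m_1\ell_2|<|m_1|+|\ell_2|$. By Lemma 3, $L_1\cap L_2$ contains an edge, and along $L_1\cap L_2$ the elements $m_2,\ell_1$ translate in opposite directions, and so do $m_1,\ell_2$. Let $\varepsilon=+1$ if $m_1,m_2$ translate in the same direction along $L_1\cap L_2$, and $\varepsilon=-1$ otherwise. By (4), $\ell_1$ compared with $m_1$ has sign $-\operatorname{sign}N_1$, hence compared with $m_2$ it has sign $-\varepsilon\operatorname{sign}N_1$. Likewise $\ell_2$ compared with $m_1$ has sign $-\varepsilon\operatorname{sign}N_2$. So the two conditions read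
$$-\varepsilon\operatorname{sign}N_1=-1,\qquad -\varepsilon\operatorname{sign}N_2=-1,$$
and $\operatorname{sign}N_1=\varepsilon=\operatorname{sign}N_2$. This contradicts Step 2.

**Step 5: the case $N_1=0\ne N_2$.** Only one of the equations (5) is open to Lemma 3 now, and we use it to place an edge. The elements $m_1,\ell_2$ are hyperbolic with axes $L_1,L_2$, and $|m_1\ell_2|=|\ell_2|<|m_1|+|\ell_2|$. Lemma 3 gives an edge $e\subset L_1\cap L_2$. The element $\ell_1$ fixes $L_1$ pointwise, hence fixes $e$, and $m_2$ translates $L_2\supset e$. Let $w$ be the initial vertex of $e$ with respect to the direction of $m_2$, and $f=m_2\ell_1$. Then $fw=m_2w$, and the path $[w,fw]=[w,m_2w]\subset L_2$ starts with $e$. Its image under $f$ starts with $fe=m_2e$, the edge that follows $m_2w$ on $L_2$ in the direction of $m_2$. So there is no backtracking at $fw$, and $f=m_2\ell_1$ is hyperbolic by Fact 1. But $|m_2\ell_1|=|\ell_1|=0$ by (5), a contradiction.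

**Step 6: the case $N_2=0\ne N_1$.** The elements $m_2,\ell_1$ are hyperbolic with axes $L_2,L_1$, and $|m_2\ell_1|=|\ell_1|<|m_2|+|\ell_1|$. So there is an edge $e\subset L_1\cap L_2$. The element $\ell_2$ fixes $e$, and $m_1$ translates $L_1\supset e$. With $w$ the initial vertex of $e$ in the direction of $m_1$ and $f=m_1\ell_2$, we have $fw=m_1w$ and $fe=m_1e$. So $[w,fw]\cup f[w,fw]$ runs forwards along $L_1$ through $fw$ without backtracking, and $m_1\ell_2$ is hyperbolic. But $|m_1\ell_2|=|\ell_2|=0$, a contradiction.

**Step 7: conclusion.** The cases exhaust Step 2, so $P_1$ or $P_2$ fixes a vertex. If $G$ is the fundamental group of a graph of groups, apply this to its Bass–Serre tree (Fact 2): some $P_i\cong\mathbb Z^2$ lies in a conjugate of a vertex group. If $G=A*_CB$ with $A,B$ free, including the cases $C=A$ and $C=B$, then $\mathbb Z^2$ would embed in $A$ or $B$, which is impossible by Section 4. This proves Theorem A. $\blacksquare$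

When $N_1$ and $N_2$ have the same sign, Step 4 gives no contradiction; it only forces $\varepsilon$ to be that sign. Theorem C, proved in Section 10, shows that this situation really occurs.

## 9. Satellites of the plumbed knots

Recall that a satellite with companion $K$ is obtained from a pattern, a knot in a solid torus $V$ that lies in no ball of $V$ and is not isotopic to the core, by embedding $V$ as a tubular neighborhood of the nontrivial knot $K$. Cables of $K$ and $K\#K''$ with $K''$ nontrivial are examples.

*Proof of Corollary B.* The knot $K$ is nontrivial because $G$ contains $\mathbb Z^2$. The exterior of $K'$ is the union of the exterior of $K$ and the exterior of the pattern in $V$, glued along the torus $\partial V$. This torus is incompressible on both sides. On the side of $K$ this holds because $K$ is nontrivial. On the other side, a compressing disc would be a meridian disc of $V$ missing the pattern, and cutting $V$ along it would leave a ball containing the pattern. By the loop theorem the group of the torus injects into both sides, so by van Kampen $\pi_1(S^3\setminus K')$ is an amalgam of the groups of the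 two sides, and $G$ embeds in it. If $\pi_1(S^3\setminus K')=A*_CB$ with $A,B$ free, then $G$ acts without inversions on the Bass–Serre tree, and its vertex stabilizers are subgroups of free groups, hence free. By Theorem A one of them contains $\mathbb Z^2$, a contradiction. $\blacksquare$

## 10. Equal framings $\pm1$: a map to $\mathbb Z_2*\mathbb Z_3$ with free kernel

A **fibered** knot $J$ is one whose complement fibers over the circle with the interior of a Seifert surface as fiber. We use only the consequence that $[G_J,G_J]$, the group of the fiber, is free. The trefoils are fibered; Step 2 will show by direct computation that the commutator subgroup of $\langle a,b\mid a^2=b^3\rangle$ is free of rank $2$.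

We prove Theorem C. Let $\tau_1=\tau_2=\tau=\pm1$ and $e=-\tau$, so $\ell_i=\lambda_im_i^e$ by (2).

**Step 1: replace each $G_i$ by its abelianization.** The purpose is to map $G$ onto a small group that we can split. Map $G_i$ onto $G_i/[G_i,G_i]=\langle m_i\rangle\cong\mathbb Z$. Then $\lambda_i\mapsto1$ and $\ell_i\mapsto m_i^e$, so (3) gives a surjection $\psi:G\to\Gamma$,
$$\Gamma=\langle m_1,m_2,t\mid t^{-1}m_1^et=m_2m_1^e,\ \ t^{-1}m_1m_2^et=m_2^e\rangle.$$
Both $(m_1^e,m_1m_2^e)$ and $(m_2m_1^e,m_2^e)$ are bases of the free group $\Phi=F(m_1,m_2)$: from the first pair one recovers $m_1$, then $m_2^e$, and from the second $m_2$, then $m_1^e$. So the relations say that $t^{-1}(\cdot)t$ is the automorphism of $\Phi$ taking the first basis to the second, and $\Gamma=\Phi\rtimes\langle t\rangle$. In particular $\Phi$ embeds in $\Gamma$ as the kernel of $\Gamma\to\mathbb Z$, $t\mapsto1$, $m_i\mapsto0$.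

**Step 2: $\Gamma\cong\langle s,t\mid sts=tst\rangle$.** We eliminate $m_2$ and write $m=m_1$.

For $e=1$ the first relation gives $m_2=t^{-1}mtm^{-1}$. The second is $mm_2=tm_2t^{-1}$, that is, $mt^{-1}mtm^{-1}=mtm^{-1}t^{-1}$. Cancelling $m$ gives $t^{-1}mtm^{-1}=tm^{-1}t^{-1}$, and hence $mtm^{-1}tm=t^2$. Substitute $m=s^{-1}t$:
$$s^{-1}t\cdot t\cdot t^{-1}s\cdot t\cdot s^{-1}t=s^{-1}tsts^{-1}t=t^2,$$
that is, $s^{-1}tsts^{-1}=t$, or $tst=sts$.

For $e=-1$ the first relation gives $m_2=t^{-1}m^{-1}tm$, so $m_2^{-1}=m^{-1}t^{-1}mt$. The second is $mm_2^{-1}=tm_2^{-1}t^{-1}$, that is, $t^{-1}mt=tm^{-1}t^{-1}m$. Substitute $m=ts^{-1}$: the left side is $s^{-1}t$ and the right side is $t\cdot st^{-1}\cdot t^{-1}\cdot ts^{-1}=tst^{-1}s^{-1}$. Multiplying $s^{-1}t=tst^{-1}s^{-1}$ on the right by $s$ gives $s^{-1}ts=tst^{-1}$, and this is $tst=sts$.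

In both cases $\Gamma\cong B_3=\langle s,t\mid sts=tst\rangle$, and the homomorphism $\Gamma\to\mathbb Z$ with kernel $\Phi$ is $s,t\mapsto1$.

Put $a=sts$, $b=st$. Then $s=b^{-1}a$ and $t=s^{-1}b=a^{-1}b^2$, so $a,b$ generate. With $s,t$ defined by these formulas, $sts=a$ and $tst=tb=a^{-1}b^3$. So $sts=tst$ is equivalent to $a^2=b^3$, and $B_3=\langle a,b\mid a^2=b^3\rangle$. This is also the trefoil group. Its abelianization is $\mathbb Z$ by $s,t\mapsto1$, so its commutator subgroup is $\Phi$, free of rank $2$, as announced.

*Remark.* The derivation of the presentation (3) did not use that $J_i$ is nontrivial. For the unknot, $G_i=\langle m_i\rangle$, $\lambda_i=1$ and $\ell_i=m_i^{-\tau_i}$. So $\Gamma$ is the group of the boundary of the plumbing of two unknotted annuli with framing $\tau$ each. It has the trefoil group, and $\psi$ is what remains after forgetting the knotting of the cores.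

**Step 3: pass to $\mathbb Z_2*\mathbb Z_3$.** The element $a^2=b^3$ is central in $B_3$, and the quotient by $\langle a^2\rangle$ is $\mathbb Z_2*\mathbb Z_3$. Under $\Gamma\to\mathbb Z$ we have $a\mapsto3$, so $a^{2k}\mapsto6k$, which is $0$ only for $k=0$. Hence $\Phi\cap\langle a^2\rangle=1$, and
$$\Phi\ \text{ embeds in }\ \mathbb Z_2*\mathbb Z_3.\tag{6}$$
Let $q:G\to\mathbb Z_2*\mathbb Z_3$ be the resulting surjection and $N=\ker q$.

**Step 4: $N\cap H$ is free, where $H=G_1*G_2$.** This will handle vertex stabilizers in Step 5. We have $\psi(H)=\Phi$, so by (6)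
$$N\cap H=\ker\big(G_1*G_2\to\langle m_1\rangle*\langle m_2\rangle\big).$$
Let $N\cap H$ act on the Bass–Serre tree of $G_1*G_2$. Edge stabilizers are trivial. Vertex stabilizers are $N\cap kG_ik^{-1}=k(N\cap G_i)k^{-1}$ with $k\in H$, and $N\cap G_i=\ker(G_i\to\langle m_i\rangle)=[G_i,G_i]$, which is free since $J_i$ is fibered. By Fact 3, $N\cap H$ is free.

**Step 5: $N$ is free.** Let $N$ act on the Bass–Serre tree of the HNN extension (3). Since $N$ is normal in $G$, its vertex stabilizers are the $G$-conjugates of $N\cap H$, free by Step 4. Its edge stabilizers are the $G$-conjugates of $N\cap\langle\ell_1,m_1\ell_2\rangle$. Now $\psi$ maps the free basis $(\ell_1,m_1\ell_2)$ to the basis $(m_1^e,m_1m_2^e)$ of $\Phi$, so $\psi$ is injective on $\langle\ell_1,m_1\ell_2\rangle$ with image $\Phi$; by (6) $q$ is injective there too. So the edge stabilizers are trivial, and $N$ is free by Fact 3.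

**Step 6: the splitting.** We pull back the tree of $\mathbb Z_2*\mathbb Z_3$. The group $G$ acts on it through the surjection $q$, without inversions and with quotient an edge. By Fact 2, $G=A*_CB$ with
$$A=q^{-1}(\mathbb Z_2),\qquad B=q^{-1}(\mathbb Z_3),\qquad C=N,\qquad |A:C|=2,\quad |B:C|=3 .$$
So $A$ and $B$ contain the free group $N$ with finite index. Knot groups are torsion-free (Papakyriakopoulos), so $A$ and $B$ are torsion-free. By Swan's theorem (*Groups of cohomological dimension one*, J. Algebra 12 (1969)), a torsion-free group with a free subgroup of finite index is free, with no restriction on ranks. Hence $A$ and $B$ are free. $\blacksquare$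

It is instructive to read this action through Section 8. Here $q(m_i)$ has infinite order by (6), and $\lambda_i$ acts trivially. An element of infinite order in $\mathbb Z_2*\mathbb Z_3$ lies in no finite vertex stabilizer, so $m_i$ is hyperbolic and $P_i$ fixes no vertex, with $\theta_i(\lambda_i)=0$ and $\theta_i(\ell_i)=e\,\theta_i(m_i)=-\tau\,\theta_i(m_i)$. In the notation of (4), $r_i=0$ and $N_1=N_2=\tau$: two slopes of equal sign, just as Step 4 of Section 8 demands.
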